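\newtheorem{theorem}{Theorem}
\newtheorem{lemma}[theorem]{Lemma}
\newtheorem{proposition}[theorem]{Proposition}
\newtheorem{corollary}[theorem]{Corollary}
\newtheorem*{conjecture}{Conjecture}
\theoremstyle{definition}
\newtheorem{example}[theorem]{Example}
\newtheorem{remark}[theorem]{Remark}


\title{Hypersurfaces of degree $2n$ in $P_n\mathbf{C}$ that every line meets in at least three points}

\begin{abstract}
A conjecture of Zaidenberg predicts that for every hypersurface $A$ of degree at most $2n$ in $P_n\mathbf{C}$ there is a line that meets $A$ in at most two points. We disprove it for every $n\ge 8$. The counterexamples consist of the coordinate hyperplanes and one hypersurface given by a sum of $n+1$ monomials arranged in a cycle; the proof that no line works is a short argument on noncrossing partitions of a cyclically ordered set. We also show that such a line exists, through every point outside $A$, when $\deg A\le n+1$. The complements of the counterexamples contain nonconstant entire curves, so they do not answer the corresponding question on hyperbolicity.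
\end{abstract}

\section{The question and the answer}

Let $n\ge 1$ and $d\ge 1$. A \emph{hypersurface of degree $d$} in $P_n\mathbf{C}$ is the zero set of a nonzero homogeneous polynomial of degree $d$ in $n+1$ variables, which may be reducible. A line $\ell\cong P_1\mathbf{C}$ in $P_n\mathbf{C}$ is called \emph{good} for the hypersurface $A$ if the set $\ell\cap A$ has at most two points. In particular, a good line is not contained in $A$.

Good lines are obstructions to hyperbolicity. A complex space is hyperbolic in the sense of Kobayashi if its Kobayashi pseudo-distance is a distance. This pseudo-distance is identically zero on $\mathbf{C}$, and holomorphic maps do not increase it, so a hyperbolic space admits no nonconstant holomorphic map from $\mathbf{C}$. If $\ell$ is good for $A$, then $\ell\setminus A$ contains a copy of $\mathbf{C}^*$, and $z\mapsto e^z$ gives a nonconstant holomorphic map $\mathbf{C}\to\ell\setminus A$. So the complement of $A$ is not hyperbolic.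

In which degrees should good lines exist? Lines in $P_n\mathbf{C}$ form a family of dimension $2(n-1)$. A line not contained in $A$ meets $A$ in $d$ points counted with multiplicity, and it costs $d-2$ conditions to make these $d$ points collapse into two. So one expects good lines as long as $d-2\le 2n-2$, that is, $d\le 2n$. Beyond this degree they need not exist: take $2n+1$ hyperplanes in general position, meaning that no point lies on more than $n$ of them. A line not contained in any of them meets each of them, and two points of the line lie on at most $2n$ of them in total. So there is no good line. This makes the following statement natural.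

\begin{conjecture}[Zaidenberg; see \cite{book}]
For every hypersurface $A$ of degree $\le 2n$ in $P_n\mathbf{C}$ there is a line which meets $A$ in at most two points. In particular, the complement of $A$ is not hyperbolic.
\end{conjecture}

Three results are quoted in its support \cite{book}: the conjecture holds for a generic $A$ of degree $\le 2n$; the complement of $2n$ hyperplanes in $P_n\mathbf{C}$ is never hyperbolic, a consequence of a theorem of Snurnitsyn; and the complement of a curve of degree $4$ in $P_2\mathbf{C}$ is not hyperbolic (Green).

The generic case indicates where a counterexample can be found. Write the equation of an arbitrary $A$ of degree $d\le 2n$ as a limit of equations of generic hypersurfaces $A_\nu$ with good lines $\ell_\nu$. Lines form a compact family, so we may assume that $\ell_\nu\to\ell$. Restricting the equation of $A_\nu$ to $\ell_\nu$, with converging parametrizations of the lines, we obtain binary forms of degree $d$ with at most two distinct zeros, and they converge to the restriction of the equation of $A$ to $\ell$. The binary forms of degree $d$ with at most two distinct zeros form, together with the form $0$, a closed set. So either $\ell$ is good for $A$ or $\ell\subset A$.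 A counterexample must therefore contain all these limit lines, and it is reasonable to look among hypersurfaces that contain very many lines, for instance many hyperplanes. This is what we do.

\begin{theorem}\label{thm:explicit}
The hypersurface of degree $16=2\cdot 8$ in $P_8\mathbf{C}$ with equation
\begin{multline*}
x_0x_1\cdots x_8\,\bigl(x_0x_1^6+x_1x_2^6+x_2x_3^6+x_3^2x_4^5+x_4^2x_5^5\\
+x_5^2x_6^5+x_6^3x_7^4+x_7^3x_8^4+x_8^3x_0^4\bigr)=0
\end{multline*}
has no good line. Hence the conjectured existence of lines fails.
\end{theorem}

\begin{theorem}\label{thm:degrees}
\textup{(a)} For every $n\ge 2$ and every $d\ge \lceil 5(n+1)/3\rceil+1$ there is a hypersurface of degree $d$ in $P_n\mathbf{C}$ without good lines.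

\textup{(b)} For every $n\ge 8$ there is a hypersurface of degree $2n$ in $P_n\mathbf{C}$ without good lines. It may be taken reduced, that is, given by a squarefree polynomial of degree $2n$.
\end{theorem}

In the other direction, low degree does force good lines, even through prescribed points.

\begin{theorem}\label{thm:positive}
If $A\subset P_n\mathbf{C}$ is a hypersurface of degree $d\le n+1$, then through every point $p\notin A$ there is a line meeting $A$ in at most two points; if $d\le n$, there is one meeting $A$ in exactly one point. The bound $n+1$ is optimal for this pointwise statement.
\end{theorem}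

\begin{corollary}\label{cor:dstar}
Let $d^*(n)$ be the largest $D$ such that every hypersurface of degree $\le D$ in $P_n\mathbf{C}$ has a good line. Then, for all $n\ge 2$,
\[
n+1\le d^*(n)\le \min\bigl(2n,\lceil 5(n+1)/3\rceil\bigr),
\]
and $d^*(n)<2n$ for all $n\ge 8$.
\end{corollary}

\begin{proof}
The lower bound is Theorem~\ref{thm:positive}. The bound $2n$ comes from $2n+1$ hyperplanes in general position, as above. The other two upper bounds are Theorem~\ref{thm:degrees}(a) and~(b).
\end{proof}

For $2\le n\le 7$ the smallest degree in Theorem~\ref{thm:degrees}(a) exceeds $2n$, and this paper does not decide whether good lines always exist in degrees $n+2\le d\le 2n$ there. It also does not decide whether complements of hypersurfaces of degree $\le 2n$ are always non-hyperbolic; for our examples of degree $2n$ they are non-hyperbolic (Section~\ref{sec:entire}).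

\section{Lines and the coordinate hyperplanes}\label{sec:reduction}

If $A$ contains all coordinate hyperplanes, a good line must meet these $n+1$ hyperplanes in at most two points. This makes the line so special that a monomial restricted to it is again a monomial. For a vector $v\in\mathbf{C}^{n+1}$ its \emph{support} is the set of $i$ with $x_i(v)\ne 0$. Two supports are \emph{complementary} if they are disjoint and their union is the whole index set.

\begin{lemma}\label{lem:reduction}
Let $f$ be a nonzero homogeneous polynomial and $A=\{x_0x_1\cdots x_n\, f=0\}$. A line $\ell$ is good for $A$ if and only if it is spanned by nonzero vectors $p,q$ with complementary supports such that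
\begin{equation}\label{eq:monomial}
f(p+tq)=\kappa\, t^e\qquad\text{for some }\kappa\ne0,\ e\ge 0 .
\end{equation}
In that case $\ell\cap A=\{p,q\}$.
\end{lemma}

\begin{proof}
Let $\ell$ be good. Since $\ell\not\subset A$, each $x_i$ restricts to a nonzero linear form on $\ell$; it has exactly one zero, which belongs to $\ell\cap A$. The zeros of $x_0,\dots,x_n$ are not all the same point, because a point has some nonzero coordinate. So $\ell\cap A$ consists of exactly two points $p,q$, and each $x_i$ vanishes at exactly one of them. Thus representatives $p,q$ have complementary supports. The polynomial $f(p+tq)$ in $t$ is not identically zero, since $\ell\not\subset A$, and has no zero in $\mathbf{C}^*$, since such a zero would give a third point of $\ell\cap A$. A nonzero polynomial in one variable without zeros in $\mathbf{C}^*$ is of the form $\kappa t^e$.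

Conversely, let $p,q$ be as described. They are linearly independent because their supports are disjoint. For $t\in\mathbf{C}^*$ all coordinates of $p+tq$ are nonzero, and so is $f(p+tq)$. So $\ell\cap A\subset\{p,q\}$, and $p,q\in A$ because each of them has a zero coordinate.
\end{proof}

Let $J$ be the support of $q$, a nonempty proper subset of the index set. Then $x_i(p+tq)$ equals $x_i(p+q)$ for $i\notin J$ and $t\,x_i(p+q)$ for $i\in J$. So for every monomial $M$,
\begin{equation}\label{eq:Mt}
M(p+tq)=M(p+q)\,t^{e},\qquad e=\text{degree of $M$ in the variables $x_j$, $j\in J$,}
\end{equation}
and the coefficient $M(p+q)$ is nonzero. We look for an $f$ for which \eqref{eq:monomial} can never happen. The danger is cancellation: monomials with the same exponent in \eqref{eq:Mt} may add up to zero. A monomial whose exponent is shared by no other monomial is safe, and it suffices to have two such monomials for each $J$. Small cases show how this can succeed and how it can fail.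

\begin{example}\label{ex:plane}
Let $n=2$ and $f=x_0x_1^2+x_1x_2^2+x_2x_0^2$. If $J=\{0\}$, then $p=(0,p_1,p_2)$, $q=(q_0,0,0)$ and
\[
f(p+tq)=p_1p_2^2+q_0p_1^2\,t+p_2q_0^2\,t^2 .
\]
If $J=\{0,1\}$, then $p=(0,0,p_2)$, $q=(q_0,q_1,0)$ and
\[
f(p+tq)=q_1p_2^2\,t+p_2q_0^2\,t^2+q_0q_1^2\,t^3 .
\]
In both cases all three coefficients are nonzero, and \eqref{eq:monomial} fails. Since $f$ is invariant under the cyclic permutation of the coordinates, the remaining sets $J$ behave in the same way. So $x_0x_1x_2f=0$ is a curve of degree $6$ without good lines. It does not contradict the conjecture, since $6>4$, but it shows the mechanism: around a cycle, the monomial $x_ix_{i+1}^2$ has $J$-degree $1$ where one leaves $J$ and $2$ where one enters $J$, and both must occur.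
\end{example}

\begin{example}\label{ex:fail}
Two things can go wrong. First, leaving and entering degrees may coincide: for $f=x_0x_1+x_1x_2+x_2x_0$ in $P_2\mathbf{C}$ we have $f(t,1,-1)=t-1-t=-1$, so the line through $(0,1,-1)$ and $(1,0,0)$ is good for $x_0x_1x_2f=0$.

Second, different places where one leaves $J$ may give the same degree. For $f=x_0x_1^2+x_1x_2^2+x_2x_3^2+x_3x_0^2$ in $P_3\mathbf{C}$ we have
\[
f(t,1,-t,1)=t+t^2-t+t^2=2t^2,
\]
so the line through $(0,1,0,1)$ and $(1,0,-1,0)$ is good for $x_0x_1x_2x_3f=0$. Here one leaves $J=\{0,2\}$ twice and enters it twice, and both pairs of degrees coincide.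
\end{example}

The cure for the first problem is to keep leaving degrees at most half, and entering degrees at least half, of the degree $N$ of $f$. The cure for the second is to vary the exponents around the cycle. Since the leaving exponents are bounded by $N/2$, many different exponents require a large $N$, so we must find out how much repetition can be afforded.

\section{Cyclic sums and noncrossing labels}\label{sec:family}

Let $m=n+1\ge 3$, and index the coordinates by $i\in\mathbf{Z}/m$. Let $N\ge 2$, and let $a=(a_i)_{i\in\mathbf{Z}/m}$ be integers, the \emph{labels}, with
\begin{itemize}
\item[\textbf{(L)}] $1\le a_i\le N/2$ for all $i$, and $a_i=N/2$ for at most one $i$.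
\end{itemize}
Put
\[
M_i=x_i^{a_i}x_{i+1}^{N-a_i},\qquad f=\sum_{i\in\mathbf{Z}/m}M_i,\qquad
A_{a,N}=\{x_0x_1\cdots x_n\,f=0\}\subset P_n\mathbf{C}.
\]
Since $m\ge 3$, the $M_i$ are distinct monomials. The hypersurface $A_{a,N}$ has degree $n+1+N$; so degree $2n$ means $N=n-1$. We think of $\mathbf{Z}/m$ as the vertices of a polygon and of $M_i$ as its edge from $i$ to $i+1$, which carries the label $a_i$. Our second condition on the labels is:
\begin{itemize}
\item[\textbf{(H)}] there are no four distinct indices $i,j,k,l$, in this cyclic order, with $a_i=a_k$ and $a_j=a_l$.
\end{itemize}
In other words, the partition of $\mathbf{Z}/m$ into sets of equal labels is noncrossing, and no label occurs four times (four indices with equal labels would violate (H)). In Example~\ref{ex:fail}, the first polynomial violates (L) and the second violates (H).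

\begin{theorem}\label{thm:criterion}
If \textup{(L)} and \textup{(H)} hold, then $A_{a,N}$ has no good line.
\end{theorem}

For a nonempty proper subset $J\subset\mathbf{Z}/m$ let $e_i(J)$ be the degree of $M_i$ in the variables $x_j$, $j\in J$. Let
\[
O=\{i: i\in J,\ i+1\notin J\},\qquad I=\{i: i\notin J,\ i+1\in J\},\qquad B=O\cup I
\]
be the sets of edges going out of $J$, into $J$, and of all boundary edges. From the definition of $M_i$,
\begin{equation}\label{eq:table}
e_i(J)=\begin{cases} a_i & \text{if } i\in O,\\ N-a_i & \text{if } i\in I,\\ N & \text{if } i,i+1\in J,\\ 0 & \text{if } i,i+1\notin J.\end{cases}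
\end{equation}
By \eqref{eq:Mt}, if $p$ and $q$ have complementary supports and $J$ is the support of $q$, then
\begin{equation}\label{eq:expansion}
f(p+tq)=\sum_{i\in\mathbf{Z}/m}M_i(p+q)\,t^{e_i(J)},\qquad M_i(p+q)\ne 0.
\end{equation}
Figure~\ref{fig:cycle} shows one set $J$ for the polynomial of Theorem~\ref{thm:explicit}.

\begin{figure}[ht]
\centering
\begin{tikzpicture}
\draw (0,0) circle (1.6);
\foreach \i in {0,...,8} \filldraw[fill=white] (90-40*\i:1.6) circle (2.5pt);
\foreach \i in {0,2,4} \fill (90-40*\i:1.6) circle (2.5pt);
\foreach \i in {0,...,8} \node at (90-40*\i:2.0) {$x_{\i}$};
\foreach \i/\e in {0/1,1/6,2/1,3/5,4/2,5/0,6/0,7/0,8/4} \node at (70-40*\i:1.3) {\small $\e$};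
\end{tikzpicture}
\caption{Nine variables in a cycle, $N=7$, labels $a=(1,1,1,2,2,2,3,3,3)$. The black vertices form $J=\{0,2,4\}$. The number inside the circle at the edge from $x_i$ to $x_{i+1}$ is the degree $e_i(J)$ of $M_i=x_i^{a_i}x_{i+1}^{7-a_i}$ in the black variables. The degrees $2,4,5,6$ occur once each; the degree $1$ occurs at the two edges leaving $x_0$ and $x_2$, and the degree $0$ at the three edges between white vertices.}
\label{fig:cycle}
\end{figure}

Why a cycle? A proper nonempty $J$ always has at least one outgoing and one incoming edge there. Along an open path there may be only one boundary edge, and then the monomials of degree $0$ and those of degree $N$ could cancel among themselves and leave a single power of $t$.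

In general $J$ may have many boundary edges, and many of their degrees may coincide. We only need two edges with unshared degree, and for a noncrossing partition these exist for the following reason: a pair of equivalent points cuts the circle into two arcs, and an innermost equivalent pair within each arc encloses a point that has nobody to be equivalent to.

\begin{lemma}\label{lem:noncrossing}
Let $B$ be a finite cyclically ordered set with $|B|\ge 2$, and let $\sim$ be an equivalence relation on $B$ such that
\begin{itemize}
\item[\textup{(i)}] cyclically consecutive elements are not equivalent;
\item[\textup{(ii)}] there are no four distinct elements $i,j,k,l$, in this cyclic order, with $i\sim k$ and $j\sim l$.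
\end{itemize}
Then at least two equivalence classes consist of a single element.
\end{lemma}

\begin{proof}
If all classes are singletons, there are $|B|\ge2$ of them. Otherwise choose $i\ne k$ with $i\sim k$. These two elements divide $B\setminus\{i,k\}$ into two disjoint open arcs. We show that each of them contains a singleton class.

For $u\ne v$ let $[u,v]$ be the closed arc from $u$ to $v$ in the cyclic direction, with $u$ and $v$ included. Consider the arc from $i$ to $k$. Traversing $[i,k]$ from $i$ to $k$ orders it linearly. Among all pairs of distinct equivalent elements $i'<k'$ of $[i,k]$ in this order choose one for which $[i',k']$ has the fewest elements; such pairs exist, since $i,k$ form one. By (i), $i'$ and $k'$ are not consecutive, so there is an element $x$ strictly between them. It lies in the open arc from $i$ to $k$. Suppose that $x\sim y$ for some $y\ne x$. If $y\in[i',k']$, then $x$ and $y$ are the ends of a closed arc inside $[i',k']$. This arc omits at least one of $i',k'$, because $x$ is neither of them, and it contradicts the minimal choice. If $y\notin[i',k']$, then $i',x,k',y$ are distinct, in this cyclic order, with $i'\sim k'$ and $x\sim y$, which contradicts (ii). So $\{x\}$ is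 a class.

The same argument applies to the arc from $k$ to $i$. The two open arcs are disjoint, so this gives two singleton classes.
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:criterion}]
Let $J$ be a nonempty proper subset of $\mathbf{Z}/m$. Going around the cycle, membership in $J$ changes exactly at the elements of $B$, alternately by leaving and by entering $J$. So $|B|\ge 2$, and of two cyclically consecutive elements of $B$ one lies in $O$ and the other in $I$.

For $i,j\in B$ write $i\sim j$ if $e_i(J)=e_j(J)$. By \eqref{eq:table} and (L),
\begin{equation}\label{eq:ranges}
1\le e_i(J)\le N/2\ \ (i\in O),\qquad N/2\le e_i(J)\le N-1\ \ (i\in I).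
\end{equation}
If $i\in O$ and $j\in I$ were equivalent, both degrees would be $N/2$, so $a_i=a_j=N/2$ with $i\ne j$, contrary to (L). Hence equivalent elements are both in $O$ or both in $I$, and in either case \eqref{eq:table} shows that they have the same label. It follows that $\sim$ satisfies (i) of Lemma~\ref{lem:noncrossing}, because consecutive elements of $B$ are of different types, and (ii), because of (H). So there are two elements of $B$ whose degrees are shared by no other element of $B$. By \eqref{eq:ranges} these degrees lie in $[1,N-1]$, whereas the degrees of edges not in $B$ are $0$ or $N$. So these two degrees are shared by no other index at all.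

Consequently, for every choice of $p$ and $q$ with complementary supports, \eqref{eq:expansion} contains at least two different powers of $t$ with nonzero coefficients, and \eqref{eq:monomial} fails. By Lemma~\ref{lem:reduction} there is no good line.
\end{proof}

\section{Counting labels}\label{sec:count}

How small can $N$ be for a given number $m$ of variables? By (H) each label occurs at most three times, and by (L) the label $N/2$ occurs at most once. There are $\lfloor (N-1)/2\rfloor$ labels below $N/2$. So $m\le 3(N-1)/2$ if $N$ is odd, and $m\le 3(N-2)/2+1=(3N-4)/2$ if $N$ is even. In both cases this means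
\begin{equation}\label{eq:mN}
m\le \Bigl\lfloor \tfrac32(N-1)\Bigr\rfloor,\qquad\text{equivalently}\qquad N\ge \tfrac23 m+1 .
\end{equation}
This necessary condition is also sufficient.

\begin{lemma}\label{lem:blocks}
If $m\ge3$ and $N\ge \frac23m+1$, there are labels $a_i$, $i\in\mathbf{Z}/m$, satisfying \textup{(L)} and \textup{(H)}.
\end{lemma}

\begin{proof}
Using every integer in $[1,N/2)$ three times and, if $N$ is even, $N/2$ once, we have $\lfloor\frac32(N-1)\rfloor\ge m$ labels at our disposal. So we can choose distinct labels in $[1,N/2]$ and positive multiplicities, at most three for labels below $N/2$ and at most one for $N/2$, with total multiplicity $m$. Arrange the labels around the cycle in consecutive constant blocks, one block for each label. Then (L) holds.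

Suppose that $i,j,k,l$ are distinct, in this cyclic order, with $a_i=a_k$ and $a_j=a_l$. The indices with label $a_i$ form one block, which contains $i$ and $k$, so it contains one of the two arcs between $i$ and $k$. Each of these arcs contains $j$ or $l$. So $j$ or $l$ has label $a_i$; as $a_j=a_l$, all four labels are equal. But a label occurs at most three times. Hence (H) holds.
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:explicit}]
The equation is that of $A_{a,N}$ with $m=9$, $N=7$ and $a=(1,1,1,2,2,2,3,3,3)$. All labels are below $7/2$, so (L) holds. The labels come in three blocks of length $3$, so (H) holds by the second paragraph of the proof of Lemma~\ref{lem:blocks}. Theorem~\ref{thm:criterion} applies, and the degree is $9+7=16$.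
\end{proof}

Theorem~\ref{thm:degrees}(b) also asserts that the equation can be taken squarefree. For this, and again in Sections~\ref{sec:converse} and~\ref{sec:entire}, we use the \emph{exponent matrix} $E$ of $(M_i)$: row $i$ has entries $a_i$ in column $i$ and $N-a_i$ in column $i+1$, and zeros elsewhere.

\begin{lemma}\label{lem:matrix}
Assume \textup{(L)}. Then $\det E\ne0$. Consequently the map $c\mapsto (M_i(c))_i$ from $(\mathbf{C}^*)^m$ to $(\mathbf{C}^*)^m$ is surjective. Moreover $x_0x_1\cdots x_n f$ is squarefree.
\end{lemma}

\begin{proof}
Only the identity and the $m$-cycle $i\mapsto i+1$ contribute to the determinant, so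
\[
\det E=\prod_i a_i+(-1)^{m-1}\prod_i(N-a_i).
\]
By (L), $0<a_i\le N-a_i$ with equality for at most one $i$; since $m\ge3$, the first product is strictly smaller than the second, and $\det E\ne0$. Given $b\in(\mathbf{C}^*)^m$, write $b_i=e^{\beta_i}$, solve $E\gamma=\beta$ over $\mathbf{C}$ and put $c_i=e^{\gamma_i}$. Then $M_i(c)=b_i$ for all $i$.

For the last statement note that
\[
x_j\,\frac{\partial f}{\partial x_j}=\sum_i E_{ij}M_i .
\]
At a point of $(\mathbf{C}^*)^m$ these expressions cannot vanish for all $j$, since the vector of values of the $M_i$ is nonzero and $E$ is nonsingular. So $df\ne0$ on $(\mathbf{C}^*)^m$. Suppose $g^2$ divides $f$ with $g$ irreducible. Since $df=0$ at all zeros of $g$, the zero set of $g$ in $\mathbf{C}^m$ is contained in $\{x_0\cdots x_n=0\}$. By the Nullstellensatz $g$ divides a power of $x_0\cdots x_n$, so $g$ is a constant multiple of some $x_j$. But $x_j$ does not divide $f$, because $m-2\ge1$ of the distinct monomials $M_i$ do not involve $x_j$. So $f$ is squarefree and has no common factor with $x_0\cdots x_n$.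
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:degrees}]
(a) Put $m=n+1$ and $N=\lceil \frac23 m\rceil+1$. By Lemma~\ref{lem:blocks} and Theorem~\ref{thm:criterion} there is a hypersurface $A_{a,N}$ without good lines; its degree is $m+N=\lceil\frac53m\rceil+1$. For larger $d$ multiply its equation by further linear forms. A good line for the resulting larger hypersurface would also be good for $A_{a,N}$.

(b) Take $N=n-1$, so that $n+1+N=2n$. The condition $N\ge\frac23 m+1$ reads $n-1\ge \frac23(n+1)+1$, that is, $n\ge8$. So there are labels with (L) and (H), and $A_{a,N}$ has no good line. By Lemma~\ref{lem:matrix} its equation is squarefree.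
\end{proof}

By \eqref{eq:mN}, no labels subject to (L) and (H) give a smaller degree than the smallest one in (a). We now show that, for $m\ge7$ and labels below $N/2$, condition (H) cannot be relaxed.

\section{Crossing labels produce good lines}\label{sec:converse}

\begin{theorem}\label{thm:converse}
Let $m\ge7$ and $1\le a_i<N/2$ for all $i$. Then $A_{a,N}$ has no good line if and only if \textup{(H)} holds.
\end{theorem}

\begin{proof}
Since the $a_i$ satisfy (L), one direction is Theorem~\ref{thm:criterion}. For the other, we imitate the second part of Example~\ref{ex:fail}. Let $i,j,k,l$ be distinct, in this cyclic order, with $a_i=a_k=\alpha$ and $a_j=a_l=\beta$. Let $J$ be the union of the cyclic intervals $\{j+1,\dots,k\}$ and $\{l+1,\dots,i\}$; its complement is $\{i+1,\dots,j\}\cup\{k+1,\dots,l\}$. Then $O=\{i,k\}$ and $I=\{j,l\}$. By \eqref{eq:table} the degree $e_\nu(J)$ is $\alpha$ for $\nu=i,k$, is $N-\beta$ for $\nu=j,l$, and is $N$ for $r$ and $0$ for $s$ of the other indices, where $r+s=m-4\ge3$. Moreover $0<\alpha<N/2<N-\beta<N$.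

We want the coefficients of $t^\alpha$ and $t^{N-\beta}$ and one of the coefficients of $t^0,t^N$ to cancel, and the other one to survive. Let $G$ and $G'$ be the sets of indices with degrees $N$ and $0$, in a suitable order, such that $|G|\ge1$ and $|G'|\ne1$. This is possible: if one of the sets has exactly one element, the other has at least two, and we let $G$ be the former; if neither has exactly one element, let $G$ be a nonempty one. By the surjectivity in Lemma~\ref{lem:matrix} there is $c\in(\mathbf{C}^*)^m$ with
\[
M_i(c)=1,\quad M_k(c)=-1,\quad M_j(c)=1,\quad M_l(c)=-1,\quad M_\nu(c)=1\ (\nu\in G),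
\]
and with $\sum_{\nu\in G'}M_\nu(c)=0$. For the last condition there is nothing to do if $G'=\emptyset$; if $g=|G'|\ge2$ use the values $1,\dots,1,-(g-1)$, all nonzero.

Let $q$ agree with $c$ on $J$ and vanish off $J$, and let $p=c-q$. By \eqref{eq:expansion}, $f(p+tq)=|G|\,t^e$ with $e\in\{0,N\}$. By Lemma~\ref{lem:reduction} the line through $p$ and $q$ is good.
\end{proof}

\begin{remark}
The hypothesis $m\ge7$ guarantees $r+s\ge3$. If $r=s=1$, which can occur for $m=6$, the coefficients of $t^0$ and of $t^N$ are single nonzero numbers $M_\nu(c)$, and the set $J$ used in the proof gives no good line.
\end{remark}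

\section{Degrees up to $n+1$}\label{sec:positive}

We now prove Theorem~\ref{thm:positive}. We use that $k\le r$ homogeneous forms of positive degree on $\mathbf{C}^{r+1}$ have a common zero in $P_r\mathbf{C}$. The idea is to prescribe the shape of the equation on a line through $p$, namely $s^d$ or $(s+\lambda t)^{d-1}(s-(d-1)\lambda t)$, and to solve for the direction of the line. Restricting to directions $v$ tangent at $p$ to the level set of the equation removes the linear term, so that only $d-1$ equations remain. The second shape has an additional unknown $\lambda$, which is why it works for one more degree.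

\begin{proof}[Proof of Theorem~\ref{thm:positive}]
Let $A=\{F=0\}$ with $\deg F=d\le n+1$, let $p\notin A$, and normalize $F(p)=1$. If $d=1$, every line through $p$ meets $A$ in exactly one point. So let $d\ge2$.

Let $H=\{v\in\mathbf{C}^{n+1}: dF_p(v)=0\}$. By Euler's relation $dF_p(p)=d\,F(p)=d\ne0$. So $\dim H=n$ and $p\notin H$, and every nonzero $v\in H$ spans a line together with $p$. For $v\in H$ the term with $s^{d-1}t$ vanishes, and
\[
F(sp+tv)=s^d+\sum_{k=2}^dF_k(v)\,s^{d-k}t^k,
\]
where $F_k$ is a homogeneous form of degree $k$ on $H$ (possibly zero).

\emph{One point, $2\le d\le n$.} The $d-1\le n-1$ forms $F_2,\dots,F_d$ have a common zero $v\ne0$ in $P(H)\cong P_{n-1}\mathbf{C}$. Then $F(sp+tv)=s^d$, and the line through $p$ and $v$ meets $A$ only in $v$.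

\emph{Two points, $2\le d\le n+1$.} The polynomial
\[
(1+t)^{d-1}\bigl(1-(d-1)t\bigr)=1+\sum_{k=2}^d\gamma_kt^k
\]
has no linear term, and
\[
\gamma_2=\binom{d-1}{2}-(d-1)^2=-\frac{d(d-1)}{2}\ne0 .
\]
The $d-1\le n$ forms $F_k(v)-\gamma_k\lambda^k$, $2\le k\le d$, homogeneous of degree $k$ in $(v,\lambda)\in H\oplus\mathbf{C}$, have a common zero $(v,\lambda)\ne0$ in $P(H\oplus\mathbf{C})\cong P_n\mathbf{C}$. If $v$ were $0$, the equation for $k=2$ would give $\gamma_2\lambda^2=0$ and so $\lambda=0$, a contradiction. So $v\ne0$, and on the line through $p$ and $v$
\[
F(sp+tv)=s^d+\sum_{k=2}^d\gamma_k\lambda^ks^{d-k}t^k=(s+\lambda t)^{d-1}\bigl(s-(d-1)\lambda t\bigr).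
\]
This is not identically zero and has at most two zeros.

\emph{Optimality.} Let $A$ be the union of $n+2$ hyperplanes in general position: the equations of any $n+1$ of them are linearly independent, so a point lies on at most $n$ of them. A good line $\ell$ meets each of the hyperplanes in exactly one point, and these points are not all the same, since no point lies on all $n+2$ hyperplanes. So $\ell\cap A=\{u,v\}$ with $u\ne v$, and the hyperplanes through $u$ and those through $v$ form a partition into sets $S$ and $S'$ with $|S|=k$ and $|S'|=n+2-k$, both at most $n$. Then $u$ lies in the intersection of the hyperplanes in $S$, which has dimension $n-k$, and $v$ in the intersection of those in $S'$, which has dimension $k-2$. Hence $\ell$ is contained in the join of these two linear spaces, of dimension at most $(n-k)+(k-2)+1=n-1$. There are finitely many partitions, so all good lines lie in a finite union of proper linear subspaces. A point outside this union and outside $A$ lies on no good line. So the pointwise statement fails in degree $n+2$.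
\end{proof}

\section{Entire curves in the complements}\label{sec:entire}

Without good lines, the complement of $A_{a,N}$ contains no line minus at most two points. It nevertheless contains entire curves, obtained by replacing lines by curves with exponential coordinates.

\begin{proposition}\label{prop:entire}
If \textup{(L)} holds, there is a nonconstant holomorphic map $\mathbf{C}\to P_n\mathbf{C}\setminus A_{a,N}$. In particular, this complement is not hyperbolic.
\end{proposition}

\begin{proof}
By Lemma~\ref{lem:matrix} there is $w\in\mathbf{Q}^m$ with
\[
(Ew)_i=a_iw_i+(N-a_i)w_{i+1}=\begin{cases}1 & i=0,1,\\ 0 & \text{otherwise,}\end{cases}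
\]
and there is $c\in(\mathbf{C}^*)^m$ with $M_0(c)=1$, $M_1(c)=-1$ and $M_i(c)=1$ for all other $i$. Put $x_i(z)=c_ie^{w_iz}$. No $x_i(z)$ vanishes anywhere, and $M_i(x(z))=M_i(c)\,e^{(Ew)_iz}$. So
\[
f(x(z))=e^z-e^z+(m-2)=m-2\ne0 .
\]
Hence $z\mapsto[x(z)]$ takes values in the complement of $A_{a,N}$. If all $w_i$ were equal, all numbers $(Ew)_i$ would be equal to $Nw_0$, which is not the case since $m\ge3$. So some ratio $x_i(z)/x_j(z)=(c_i/c_j)e^{(w_i-w_j)z}$ is not constant, and the map is not constant.
\end{proof}

The proposition applies to the hypersurface of Theorem~\ref{thm:explicit} and to the hypersurfaces of degree $2n$ constructed in the proof of Theorem~\ref{thm:degrees}(b). They refute the existence of lines in the conjecture for every $n\ge8$, but not its second assertion.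

\begin{thebibliography}{1}
\bibitem{book}
A printed mathematics book (source of the conjecture and of the three results quoted with it).
\end{thebibliography}

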